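# Counting with two-argument combinators: an undecidable word problem

## 1. Parity from two combinators

Take the two combinators $K=\lambda xy.x$ and $T=\lambda xy.yx$. Application associates to the left, so that $KXY\to X$ and $TXY\to YX$. (Each of these arrows stands for two $\beta$-steps.) Put
$$\theta=TK,\qquad a=K(K\theta),$$
and apply $\theta$ to copies of $a$, one at a time:
$$\theta a=TKa\to aK=K(K\theta)K\to K\theta,\qquad (K\theta)a\to\theta .$$
After two copies of $a$ we are back at $\theta$. So $\theta$ followed by $n$ copies of $a$ reduces to $\theta$ if $n$ is even, and to $K\theta$ if $n$ is odd. The two outcomes really differ. Indeed $\theta\to\lambda y.yK$ and $K\theta\twoheadrightarrow\lambda xy.yK$. Neither of these contains a $\beta$-redex, and neither contains an $\eta$-redex. They are different $\beta\eta$-normal forms, and so, by the Church–Rosser theorem, they are not $\beta\eta$-equal.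

So the equation $\theta a\cdots a=\theta$ says "the number of $a$'s is even". With $a=K^{k+1}\theta$ (meaning $k+1$ letters $K$ in front of $\theta$) the same computation gives $\theta a\to aK\to K^k\theta$, and then $k$ further copies of $a$ lead back to $\theta$. This is a counter modulo $k+1$.

Each of the two combinators takes two arguments, and each only erases or permutes. They already do a little arithmetic. If we allow more combinators, but still only combinators that take at most two arguments and rearrange, erase or copy them, how much arithmetic can be hidden in the question whether two given terms are equal? Can the question become undecidable?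

## 2. Proper combinators and their word problem

Let $\Lambda^o$ be the set of closed $\lambda$-terms, also called combinators. For $\mathcal C\subseteq\Lambda^o$, let $\mathcal C^\bullet$ be the set of all applicative combinations of members of $\mathcal C$. We write $\twoheadrightarrow$ for $\beta$-reduction in any number of steps, $=_\beta$ for $\beta$-equality, and $=_{\beta\eta}$ for $\beta\eta$-equality.

**Definition (proper combinator, order).** A combinator $M\in\Lambda^o$ is *proper* if for some $n>0$ and some applicative combination $Q$ of $x_1,\dots,x_n$ one has $Mx_1\cdots x_n\twoheadrightarrow_\beta Q$. Its *order* is the least such $n$.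

For example, $\lambda x.xx$ has order $1$; $K$ and $T$ have order $2$; $S=\lambda xyz.xz(yz)$ has order $3$. The minimum is taken because one can always add a variable: if $Mx_1\cdots x_n\twoheadrightarrow Q$, then $Mx_1\cdots x_{n+1}\twoheadrightarrow Qx_{n+1}$. The term $TK$ of Section 1 is a combination of proper combinators but is not proper: $TKx_1\cdots x_n\twoheadrightarrow x_1Kx_2\cdots x_n$, which is $\beta$-normal and contains $K$. A term $\lambda xy.Q$ with $Q$ an applicative combination of $x,y$ is proper of order at most $2$.

**Definition (word problem).** The *word problem* for $\mathcal C$ is to determine, given $M,N\in\mathcal C^\bullet$, whether $M=_{\beta\eta}N$.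

We shall need one more standard notion.

**Definition (solvable).** A closed term $M$ is *solvable* if $MP_1\cdots P_r=_\beta\lambda x.x$ for some terms $P_1,\dots,P_r$, $r\ge0$; otherwise it is *unsolvable*.

For example, $T\rho$ is solvable for every closed $\rho$, because $T\rho(\lambda xz.z)\to(\lambda xz.z)\rho\to\lambda z.z$. The term $(\lambda x.xx)(\lambda x.xx)$ is unsolvable; the criterion is recalled in Section 11.

**Theorem A.** There are a finite set $\mathcal C_0$ of proper combinators of order $\le2$ and a term $N_0\in\mathcal C_0^\bullet$ such that $\{M\in\mathcal C_0^\bullet:M=_{\beta\eta}N_0\}$ is not recursive. More generally, $\{M\in\mathcal C_0^\bullet:M\simeq N_0\}$ is not recursive for every relation $\simeq$ on closed terms that contains $=_\beta$ and never relates a solvable to an unsolvable term. Solvability is also undecidable on $\mathcal C_0^\bullet$.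

**Theorem B.** The word problem for the set of all proper combinators of order $1$ is decidable. (Inputs are given as applicative expressions over proper combinators of order $1$, each presented as a $\lambda$-term.)

In particular, the word problem for the set of all proper combinators of orders less than $3$ is undecidable, already for a fixed finite subset and with one of the two terms fixed. The two theorems together say that the word problem for proper combinators of order $<n$ is decidable for $n\le2$ and undecidable for every $n\ge3$. (For $n\le 1$ there are no such combinators; for $n>3$ the set contains that for $n=3$.)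

We start with order $1$, where everything can be seen by hand.

## 3. Order one: a finite table and finitely many equations

**Step B1: reduction to a finite alphabet.** Let $X$ be proper of order $1$, $Xx\twoheadrightarrow_\beta Q(x)$. Since $Q(x)$ is $\beta$-normal, leftmost reduction of $Xx$ finds it. As $X$ is closed, $X=_\eta\lambda x.Xx=_\beta\lambda x.Q(x)$. So for given inputs $M,N$ we may replace every combinator in them by $\lambda x.Q$. We get two applicative terms over a finite set $\Sigma$ of distinct *letters* $A=\lambda x.Q_A(x)$, where $Q_A$ is a nonempty applicative combination of $x$. In this section "term" means applicative term over $\Sigma$.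

A letter is $\beta\eta$-normal: $Q_A$ contains no $\beta$-redex, and if $Q_A=Sx$, then $x$ occurs in $S$, so there is no $\eta$-redex. Hence the only $\beta\eta$-redexes in a term are subterms $At$ with $A\in\Sigma$. Contracting one gives $Q_A(t)$, again a term over $\Sigma$. By Church–Rosser, two $\beta\eta$-equal terms have a common $\beta\eta$-reduct, and the reductions to it consist only of such contractions. So on terms, $=_{\beta\eta}$ is the congruence $\sim$ generated by all pairs
$$At\sim Q_A(t)\qquad(A\in\Sigma,\ t\text{ a term}).\tag{1}$$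
Write $\to^*$ for the corresponding reduction.

**Two attempts.** The first thing to try is to normalize both sides and compare. In a term that is not a letter, the leftmost letter $A$ is followed by an argument and forms a redex with it. So the only normal terms are the letters, and comparing normal forms helps only for terms that reduce to letters. Take the single letter $A=\lambda x.x(xx)$. Contracting $At$ to $t(tt)$ replaces $1+|t|$ letters by $3|t|$ letters, which is strictly more. So $AA$ never reduces to a letter and has no normal form. Yet equality is not trivial: $AA\to A(AA)\to(AA)\bigl((AA)(AA)\bigr)$. Is $AA\sim(AA)(AA)$?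

The second thing to try is to use that a congruence on ground terms (terms without variables) generated by *finitely many* equations is decidable. But (1) is an infinite list, one equation for each $t$. The way out is to split (1) according to whether $t$ is equal to a letter. The equations with $t$ not equal to a letter can be built into a translation, and those with $t$ equal to a letter are finitely many.

**Step B2: a table of values.** This step computes which terms are equal to letters. For $d:\Sigma^2\to\Sigma\cup\{\bot\}$ define $\mathrm{val}_d(A)=A$ and $\mathrm{val}_d(t_1t_2)=d(\mathrm{val}_d(t_1),\mathrm{val}_d(t_2))$, where the result is $\bot$ if one of the two values is $\bot$. Put $d_0\equiv\bot$ and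
$$d_{i+1}(A,B)=\mathrm{val}_{d_i}(Q_A(B)).$$
Order $\Sigma\cup\{\bot\}$ by letting $\bot$ lie below every letter and letters be incomparable. Then $\mathrm{val}_d$ is monotone in $d$, and $d_0\le d_1$, so $d_0\le d_1\le d_2\le\cdots$. Each strict increase changes an entry from $\bot$ to a letter for good, so the sequence is constant after at most $|\Sigma|^2$ steps. Let $d$ be its limit and $\mathrm{val}=\mathrm{val}_d$. Then $d(A,B)=\mathrm{val}(Q_A(B))$. Two facts follow.

First, *if $\mathrm{val}_{d_i}(t)=C\in\Sigma$, then $t\to^*C$*. Use induction on $i$, and for fixed $i$ on $t$. If $t$ is a letter, $t=C$. If $t=t_1t_2$, then $t_1,t_2$ have values $A,B\in\Sigma$ with $d_i(A,B)=C$, and $t\to^*AB$ by the inner hypothesis. Since $d_i(A,B)\ne\bot$, we have $i\ge1$ and $\mathrm{val}_{d_{i-1}}(Q_A(B))=C$, so $AB\to Q_A(B)\to^*C$ by the outer hypothesis.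

Second, $\mathrm{val}(At)=\mathrm{val}(Q_A(t))$. If $\mathrm{val}(t)=\bot$, both are $\bot$, since $x$ occurs in $Q_A$. If $\mathrm{val}(t)=B$, the left side is $d(A,B)$ and the right side is $\mathrm{val}(Q_A(B))=d(A,B)$.

**Step B3: the translation.** This step builds in the equations (1) whose argument is not equal to a letter. Define $\varphi(A)=A$ and $\varphi(t_1t_2)=\Psi(\varphi(t_1),\varphi(t_2))$, where for letters $A,B$, non-letters $u$ and arbitrary $w$:

* $\Psi(A,B)=d(A,B)$ if this is not $\bot$, and $\Psi(A,B)$ is the term $AB$ otherwise;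
* $\Psi(A,u)=Q_A(u)$;
* $\Psi(u,w)=uw$.

Note that $q(u)$ is a non-letter for every nonempty applicative combination $q$ of $x$ and every non-letter $u$: it is $u$ itself or an application.

*If $\mathrm{val}(t)\in\Sigma$, then $\varphi(t)=\mathrm{val}(t)$; otherwise $\varphi(t)$ is not a letter.* Use induction on $t$; letters are clear. Let $t=t_1t_2$. If $\mathrm{val}(t_1)=\bot$, then $\mathrm{val}(t)=\bot$, and $\varphi(t_1)$ is a non-letter, so $\varphi(t)$ is an application. If $\mathrm{val}(t_1)=A$ and $\mathrm{val}(t_2)=\bot$, then $\mathrm{val}(t)=\bot$, and $\varphi(t)=Q_A(u)$ with a non-letter $u$, a non-letter. If the values are $A,B$, then $\varphi(t)=\Psi(A,B)$, which is $d(A,B)=\mathrm{val}(t)$ if that is a letter, and the non-letter $AB$ otherwise.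

*Also $\varphi(t)\sim t$.* It suffices that $\Psi(w_1,w_2)\sim w_1w_2$. In the first clause, $d(A,B)=C\in\Sigma$ means $\mathrm{val}(AB)=C$, so $AB\to^*C$ by Step B2. In the second clause $Au\sim Q_A(u)$ by (1). In the remaining cases the two sides are the same term.

**Step B4: finitely many equations.** Let $\approx$ be the congruence on terms generated by the finite set
$$E=\{AB\approx\varphi(Q_A(B)):\ A,B\in\Sigma,\ d(A,B)=\bot\}.\tag{2}$$
Both sides of each equation are non-letters: if $d(A,B)=\bot$, then $\mathrm{val}(Q_A(B))=\bot$. The only subterm of a letter is the letter itself, so no replacement of one side of an equation of $E$ by the other can be made in a letter, and none can produce a letter. Hence *letters are isolated*: a letter is $\approx$-equivalent only to itself.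

**Claim.** $t\sim s\iff\varphi(t)\approx\varphi(s)$.

($\Leftarrow$) The equations of $E$ hold for $\sim$, since $AB\sim Q_A(B)\sim\varphi(Q_A(B))$. So $t\sim\varphi(t)\sim\varphi(s)\sim s$.

($\Rightarrow$) Define $t\equiv s$ to mean $\varphi(t)\approx\varphi(s)$. This is an equivalence relation. We show that it is a congruence and contains all pairs (1); then $\sim\ \subseteq\ \equiv$, which is the claim.

For the congruence property we need: if $w_1\approx w_1'$ and $w_2\approx w_2'$, then $\Psi(w_1,w_2)\approx\Psi(w_1',w_2')$. Letters being isolated, $w_i$ and $w_i'$ are either the same letter or both non-letters, so the same clause of $\Psi$ applies on both sides. In the first clause the two results are equal. In the second, $Q_A(u)\approx Q_A(u')$ because $\approx$ is a congruence. In the third, $uw\approx u'w'$ for the same reason.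

Now take a pair $(At,Q_A(t))$. There are three cases.

* $\mathrm{val}(t)=\bot$. Then $\varphi(t)$ is a non-letter. For every nonempty applicative combination $q$ of $x$ we have $\varphi(q(t))=q(\varphi(t))$, by induction on $q$: for $q=q_1q_2$ the term $\varphi(q_1(t))=q_1(\varphi(t))$ is a non-letter, so the third clause of $\Psi$ applies. Thus $\varphi(At)=\Psi(A,\varphi(t))=Q_A(\varphi(t))=\varphi(Q_A(t))$.
* $\mathrm{val}(t)=B$ and $d(A,B)=C\in\Sigma$. Both $At$ and $Q_A(t)$ have value $C$, so both translate to $C$.
* $\mathrm{val}(t)=B$ and $d(A,B)=\bot$. Then $\varphi(At)=\Psi(A,B)=AB\approx\varphi(Q_A(B))$. By definition $\varphi(q(t))$ depends on $t$ only through $\varphi(t)$, and $\varphi(t)=B=\varphi(B)$. So $\varphi(Q_A(B))=\varphi(Q_A(t))$.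

This proves the claim.

**Step B5: deciding $\approx$.** Since $d$, $\varphi$ and $E$ are computable, it remains to decide a ground congruence with finitely many generating equations. This is congruence closure (Ackermann 1954; Nelson–Oppen 1980), and the argument is short. To test $t\approx s$, let $S$ be the finite set of all subterms of $t$, of $s$ and of the sides of $E$. Let $\cong$ be the least equivalence relation on $S$ that contains $E$ and satisfies: if $uw,u'w'\in S$, $u\cong u'$ and $w\cong w'$, then $uw\cong u'w'$. It is computable, and $\cong\ \subseteq\ \approx$. Conversely, make $S/{\cong}\cup\{*\}$ into an algebra: $[u]\cdot[w]=[u'w']$ if there is $u'w'\in S$ with $u'\cong u$, $w'\cong w$ (well defined by the closure condition), and every other product is $*$. Interpret a letter $A$ as $[A]$ if $A\in S$, and as $*$ otherwise. As $S$ is closed under subterms, each $v\in S$ evaluates to $[v]$. "Having the same value" is a congruence that contains $E$, so it contains $\approx$. Hence $t\approx s$ gives $[t]=[s]$, i.e. $t\cong s$. This proves Theorem B. $\blacksquare$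

**Example.** Let $\Sigma=\{A\}$ with $A=\lambda x.x(xx)$, and write $u=AA$. Here $d(A,A)=\bot$, and $\varphi(A(AA))=\Psi(A,u)=u(uu)$. So $E$ is the one equation $u\approx u(uu)$. To decide whether $u\sim uu$, note $\varphi(u)=u$ and $\varphi(uu)=uu$. The set $S$ is $\{A,\ u,\ uu,\ u(uu)\}$, and $E$ gives the classes $\{A\}$, $\{u,u(uu)\}$, $\{uu\}$. The products in $S$ are $A\cdot A$, $u\cdot u$ and $u\cdot(uu)$; no two of them have congruent factors, so these classes are final. Hence $AA\not\sim(AA)(AA)$.

With order two the finite table disappears. A letter with one argument is stuck, and there are infinitely many values: $K(K(\cdots(KT)))$ with $n$ letters $K$ has the $\beta\eta$-normal form with $n+2$ leading abstractions $\lambda y_1\cdots y_nxy.yx$, so these terms are pairwise different.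

## 4. Rules without constants and with a single slot for the program

For $A=\lambda xy.Q$ with $Q$ an applicative combination of $x,y$, we write $AXY\to Q[X,Y]$ for the two $\beta$-steps. Our plan for undecidability is to let a term run a counter machine. A numeral will be an iterate of a letter $c$, such as $c(c(\cdots))$. One step of the machine is to be performed by a word $D=F\Lambda$, where the letter $F$ has one slot for a word $\Lambda$ (the program) and one slot for the numeral.

The obvious design of the arithmetic is easy. To add a constant $e$, use the letter $B=\lambda xy.x(x(\cdots(xy)))$ with $e$ copies of $x$, and the word $Bc$: indeed $(Bc)Z\to c(c(\cdots(cZ)))$. A step of the machine needs several constants $e_1,\dots,e_L$, hence several adders $B_1c,\dots,B_Lc$, and a choice among them.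

Here the design breaks down. A two-argument rule has no constants: every letter of $Q[X,Y]$ occurs in $X$ or in $Y$. So every adder must be extracted from the single word $\Lambda$. To store two words $v,w$ in one, one would like the pair $\lambda y.yvw$, but the letter that forms it, $\lambda vwy.yvw$, has order three. With order two we have $Tv$, which acts as the one-element tuple $\lambda y.yv$. So the words must be nested: inside the first adder must sit the second one, and so on. But the adder $B_1c$ contains no letters besides $B_1$ and $c$, so no use of it can produce $B_2$. If instead we write $B_1p$ with a word $p$ that contains all later adders, then the same rule for $B_1$ has to do two things: add $e_1$ when the second argument is a numeral, for which it must dig the letter $c$ out of $p$, and hand over a further word when the second argument is something else, a *key*.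

What makes this possible is to let the second argument $y$ be the head of the right-hand side, with carefully sized stacks of $K$'s as its arguments. A numeral and a key swallow different numbers of arguments, and so different parts of the rule become active. The same device, a term that decides by how many arguments it drops, runs through the whole proof.

## 5. A two-counter machine as multiplication by fractions

Fix a two-counter machine (Minsky, *Computation: Finite and Infinite Machines*, 1967, Ch. 14) whose set of initial configurations leading to halting is not recursive. It has at least two states and one halting state $h$. Every other state carries an instruction of one of two kinds: "increment counter $i$, go to $q'$", or "if counter $i>0$, decrement it and go to $q'$; otherwise go to $q''$".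

Give the states $q$ distinct primes $\pi_q\ge5$. Code the configuration $(q;a,b)$ (state and two counters) by $n=\pi_q2^a3^b$. All codes are $\ge5$. Put
$$m=6\prod_q\pi_q,\qquad k=m-1\ (\ge209),\qquad g=2k+2.$$

Let $n$ be a code and $r=n\bmod m$. Since $2$, $3$ and every $\pi_q$ divide $m$, the residue $r$ tells which of these primes divide $n$. So $r$ determines the state $q$ and whether each counter is $0$. If $q\ne h$, the next configuration has the code
$$n'=\frac{a_r\,n}{m},\tag{3}$$
where $a_r\ge1$ is an integer depending only on $r$. For instructions on counter 1 it is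
$$\frac{2m\pi_{q'}}{\pi_q}\ \text{(increment)},\qquad\frac{m\pi_{q'}}{2\pi_q}\ \text{(decrement)},\qquad\frac{m\pi_{q''}}{\pi_q}\ \text{(counter is zero)};$$
for counter 2 the displayed $2$ is replaced by $3$. For all residues $r\in\{0,\dots,m-1\}$ that do not arise from a non-halting code, put $a_r=1$. Let $e_1,\dots,e_L$ ($L\ge1$) list the distinct values of $a_r$, and let $\ell(r)$ be the index with $e_{\ell(r)}=a_r$.

Let $H=\{r:1\le r<m,\ \pi_h\mid r\}$. If $n$ is a code with state $h$, then $\pi_h\mid r$, and $r\ne0$ because some other state prime divides $m$ but not $n$; so $r\in H$. If the state is not $h$, then $\pi_h\nmid r$ and $r\notin H$. Elements of $H$ are $\ge5$ and $\le k$.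

**Example.** Take states $q,h$ with $\pi_q=5$, $\pi_h=7$, and the instruction of $q$: "if counter 1 is positive, decrement it and stay in $q$; otherwise go to $h$". (This machine does not have an undecidable halting problem; it only illustrates the formulas.) Here $m=210$, $k=209$. For a code of state $q$, an even residue has $a_r=210\cdot5/(2\cdot5)=105$ and an odd one has $a_r=210\cdot7/5=294$. From $n=10$ we get $10\cdot105/210=5$ and then $5\cdot294/210=7$, a halting code. The values are $105,294,1$, so $L=3$.

The task for our combinators is now clear: given a numeral for $n$, find $n\bmod m$, look up $a_r$ in a table, multiply by $a_r$, divide by $m$, and repeat until the residue lies in $H$.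

## 6. Dropping, and the letter $c$

**Notation.** Let $K^sX=K(K(\cdots(KX)))$ and $X^{(s)}Y=X(X(\cdots(XY)))$ with $s$ occurrences of $K$, respectively $X$, and let $X\langle Z\rangle^s=XZ\cdots Z$ with $s$ copies of $Z$. All computations below are $\beta$-reductions from left to right, and arguments may be reduced at any time. A *word* is a closed applicative combination of our letters.

*Dropping.* If $X\twoheadrightarrow K^dv$ and $d\ge s$, then
$$XZ_1\cdots Z_s\twoheadrightarrow K^{d-s}v.\tag{4}$$
In particular, if $x=K^gv$, then $x\langle x\rangle^s\twoheadrightarrow K^{g-s}v$. So from the one variable $x$ of a rule we can build every $K^sv$ with $0\le s\le g$. This is how the stacks of $K$'s will be sized.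

**Definition of $c$.** Let
$$c=\lambda xy.\;y\,x\,y\,Y_3\,Y_4\cdots Y_k\,(xy),\qquad Y_4=\dots=Y_k=y,\qquad Y_3=Y_3(y)=\tau\tau y,\quad\tau=(yy)\langle y\rangle^{k-4}.$$

So $cXu\to u\,X\,u\,Y_3\cdots Y_k\,(Xu)$, and the head $u$ receives $1+1+(k-2)+1=k+1$ arguments. The form of $Y_3$ matters only in Section 10. Dropping gives
$$(cX)(K^kv)\twoheadrightarrow v\,(X(K^kv)),\tag{5}$$
$$(cX)(K^sv)\twoheadrightarrow K^{s-k-1}v\qquad(s\ge k+1).\tag{6}$$
In (5) the $k$ letters $K$ drop all arguments but the last one; in (6) all $k+1$ arguments are dropped. Both hold for an argument $u$ that merely reduces to $K^kv$ or $K^sv$: reduce $u$ first. With $k=5$, for instance, the rule is $cXu\to u\,X\,u\,Y_3\,u\,u\,(Xu)$ with six arguments, so $u=K^5v$ gives $v(Xu)$ and $u=K^8v$ gives $K^2v$.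

By (5) and induction on $n$, for every $Z$,
$$(c^{(n)}Z)(K^kv)\twoheadrightarrow v^{(n)}\bigl(Z(K^kv)\bigr).\tag{7}$$
Thus a numeral $c^{(n)}Z$ with $n\ge 1$ iterates $v$ when it is given $K^kv$, and by (6) it destroys itself when it is given a taller stack. We use numerals with two different bottoms:
$$\mathsf N_n=c^{(n)}(K(Kc)),\qquad\mathsf N_n'=c^{(n)}(Kc).$$
By (7), $\mathsf N_n(K^kv)\twoheadrightarrow v^{(n)}(Kc)$ and $\mathsf N'_n(K^kv)\twoheadrightarrow v^{(n)}c$: each use of a numeral takes one $K$ off the bottom.

## 7. Nested words and the letters $B_l$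

The letters $B_1,\dots,B_L$ and $F$ are defined below without reference to the following words; for the moment they are just names. Define, by a downward recursion,
$$\kappa=K^kc,\qquad\delta=\omega_{L+1}=T\kappa,$$
$$\rho_l=K^g\omega_{l+1},\quad\theta_l=T\rho_l\quad(0\le l\le L);\qquad p_l=K^g\theta_l,\quad\omega_l=B_lp_l\quad(1\le l\le L).$$
The recursion runs through $\omega_{L+1},\rho_L,\theta_L,p_L,\omega_L,\rho_{L-1},\dots,\omega_1,\rho_0,\theta_0$, and each word contains the previous ones. The word $\omega_l$ will be the adder of $e_l$, and $\delta$ will serve for division. Finally put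
$$a=K^{k+1}\theta_0,\qquad\Lambda=K^g(Ta),\qquad D=F\Lambda .$$
The words $\theta_0$ and $a$ are the modular counter of Section 1 again, with $\rho_0$ in place of the inner $K$.

**Definition of $B_l$.** Let
$$B_l=\lambda xy.\;y\,J_0\,x\,J_2\,\chi_l\,\bigl(C_l^{(e_l-1)}y\bigr),\qquad J_0=x\langle x\rangle^{g-k-3},\quad J_2=x\langle x\rangle^{g-k-1},$$
where $\chi_l,C_l$ are the following applicative combinations of $x$ alone. Put $\Theta_l=x\langle x\rangle^g$, $\Xi=x\langle x\rangle^{g-1}$ and $W_{l+1}=(\Theta_l\Theta_l)\langle x\rangle^{g-1}$. For $j=l+1,\dots,L$ put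
$$\Theta_j=(W_j\Xi)\langle x\rangle^{g-4},\qquad W_{j+1}=(\Theta_j\Theta_j)\langle x\rangle^{g-1}.$$
Finally $\Pi=W_{L+1}W_{L+1}$, $\chi_l=\Pi\langle x\rangle^{k-2}$ and $C_l=\Pi\langle x\rangle^{k-1}$.

These are designed so that, with $x=p_l$, the names tell the values: $\Theta_j$ becomes $\theta_j$, $W_j$ becomes $\omega_j$, and $C_l$ becomes $c$.

**Step 1: opening words.** This step shows how to get from each word to the next one. For $0\le l\le L$,
$$\theta_l\theta_l=T\rho_l\theta_l\to\theta_l\rho_l=T\rho_l\rho_l\to\rho_l\rho_l\to K^{g-1}\omega_{l+1}.\tag{8}$$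
In the same way $\delta\delta\to\delta\kappa\to\kappa\kappa$ and $(Ta)(Ta)\to(Ta)a\to aa$, so
$$\delta\delta\twoheadrightarrow K^{k-1}c,\qquad(Ta)(Ta)\twoheadrightarrow K^k\theta_0.\tag{9}$$
So $\theta_l$ gives $\omega_{l+1}$. To get from $\omega_j$ to $\theta_j$, use a key $K\theta_i$. For $1\le j\le L$ and $0\le i\le L$,
$$\omega_j(K\theta_i)\twoheadrightarrow K^{g-4}\theta_j.\tag{10}$$
Indeed, with dots for arguments that do not matter,
$$B_jp_j(K\theta_i)\to(K\theta_i)\,J_0\,p_j\,J_2\,\chi_j\,(\cdots)\to\theta_i\,p_j\,J_2\,\chi_j\,(\cdots)\to p_j\,\rho_i\,J_2\,\chi_j\,(\cdots),$$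
and $p_j=K^g\theta_j$ drops four arguments.

**Step 2: the rule of $B_l$ finds $c$.** We evaluate the combinations in the rule of $B_l$ at $x=p_l=K^g\theta_l$. By dropping,
$$J_0\twoheadrightarrow K^{k+3}\theta_l,\qquad J_2\twoheadrightarrow K^{k+1}\theta_l,\qquad\Theta_l\twoheadrightarrow\theta_l,\qquad\Xi\twoheadrightarrow K\theta_l.$$
If $\Theta_j\twoheadrightarrow\theta_j$, then $\Theta_j\Theta_j\twoheadrightarrow K^{g-1}\omega_{j+1}$ by (8), so $W_{j+1}\twoheadrightarrow\omega_{j+1}$. If $W_j\twoheadrightarrow\omega_j$ with $l<j\le L$, then $W_j\Xi\twoheadrightarrow\omega_j(K\theta_l)\twoheadrightarrow K^{g-4}\theta_j$ by (10), so $\Theta_j\twoheadrightarrow\theta_j$. Starting from $\Theta_l$ and alternating, we reach $W_{L+1}\twoheadrightarrow\omega_{L+1}=\delta$. By (9), $\Pi\twoheadrightarrow\delta\delta\twoheadrightarrow K^{k-1}c$. Hence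
$$\chi_l\twoheadrightarrow Kc,\qquad C_l\twoheadrightarrow c.\tag{11}$$

**Step 3: $\omega_l$ adds $e_l$.** We show, for all $n\ge0$ and $1\le l\le L$,
$$\omega_l\mathsf N_n'\twoheadrightarrow\mathsf N'_{n+e_l}.\tag{12}$$
The rule gives $\omega_l\mathsf N'_n\to\mathsf N_n'\,J_0\,p_l\,J_2\,\chi_l\,(C_l^{(e_l-1)}\mathsf N'_n)$.

If $n\ge1$, then $\mathsf N'_n=cX$ with $X=\mathsf N'_{n-1}$. Since $J_0\twoheadrightarrow K^{k+3}\theta_l$, (6) gives $\mathsf N'_nJ_0\twoheadrightarrow K^2\theta_l$. This drops $p_l$ and $J_2$ and leaves $\theta_l\,\chi_l\,(C_l^{(e_l-1)}\mathsf N'_n)$.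

If $n=0$, then $KcJ_0\to c$. Since $J_2\twoheadrightarrow K^{k+1}\theta_l$, (6) gives $(c\,p_l)J_2\twoheadrightarrow\theta_l$. Again $\theta_l\,\chi_l\,(C_l^{(e_l-1)}\mathsf N'_n)$ is left.

In both cases we go on with $\theta_l=T\rho_l$ and (11):
$$\theta_l\,\chi_l\,(\cdots)\to\chi_l\,\rho_l\,(\cdots)\twoheadrightarrow Kc\,\rho_l\,(\cdots)\to c\,(\cdots)\twoheadrightarrow c\bigl(c^{(e_l-1)}\mathsf N_n'\bigr)=\mathsf N'_{n+e_l}.$$
So on numerals $\omega_l$ is an adder, while on the keys $K\theta_i$ it opens, by (10). This is the double duty demanded in Section 4.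

## 8. The letter $F$

**Definition of $F$.** Let $F=\lambda xz.\;z\,\Lambda_1\,R\,G$, with the following applicative combinations of $x$, respectively of $x,z$. First
$$\Lambda_1=x\langle x\rangle^{g-k-1},\qquad\mu=x\langle x\rangle^{g-k},\qquad\tau_0=x\langle x\rangle^g,\qquad\theta^{[s]}=(\tau_0\tau_0)\langle x\rangle^{k-s}\quad(0\le s\le k).$$
Next, for $0\le s\le g-1$ and $1\le j\le L$,
$$W_1^{[s]}=(\theta^{[0]}\theta^{[0]})\langle x\rangle^{g-1-s},\qquad\hat\Theta_j=(W_j^{[0]}\theta^{[1]})\langle x\rangle^{g-4},\qquad W_{j+1}^{[s]}=(\hat\Theta_j\hat\Theta_j)\langle x\rangle^{g-1-s}.$$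
For $0\le j\le k$ let $r(j)\in\{0,\dots,m-1\}$ with $r(j)\equiv3-j\pmod m$. Put
$$A_j=\begin{cases}W_{L+1}^{[k+2-j]}&\text{if }r(j)\notin H,\\[2pt]\theta^{[r(j)]}&\text{if }r(j)\in H,\end{cases}\qquad A_j'=W^{[2k+1-j]}_{\ell(r(j))}.$$
Finally
$$R=(z\mu)A_0\cdots A_k,\qquad\sigma=(z\mu)A'_0\cdots A'_k,\qquad V=W_{L+1}^{[k]},\qquad G=(W_{L+1}^{[0]})^{(k-2)}\bigl((z\sigma)V\bigr).$$

The superscripts are in range: $k+2-j\le k+2\le g-1$, $2k+1-j\le g-1$, and $r(j)\le k$. If $r(j)\in H$, then $r(j)\ge5$, so $j\ge4$ (for $j\le3$ one has $r(j)=3-j\le3$), and then $r(j)=3-j+m$, i.e. $j=k+4-r(j)$.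

Let $\mathcal C_0=\{c,K,T,F,B_1,\dots,B_L\}$. All its members are proper of order $\le2$. Let $N_0=\theta_0\in\mathcal C_0^\bullet$.

**Step 4: the values at $x=\Lambda$.** This step checks that $F$ can extract from $\Lambda=K^g(Ta)$ all the words $\theta_0$, $\omega_1,\dots,\omega_L$, $\delta$, under any number of $K$'s that we shall need. By dropping,
$$\Lambda_1\twoheadrightarrow K^{k+1}(Ta),\qquad\mu\twoheadrightarrow K^k(Ta),\qquad\tau_0\twoheadrightarrow Ta.$$
By (9), $\tau_0\tau_0\twoheadrightarrow K^k\theta_0$, so $\theta^{[s]}\twoheadrightarrow K^s\theta_0$. By (8), $\theta^{[0]}\theta^{[0]}\twoheadrightarrow K^{g-1}\omega_1$, so $W_1^{[s]}\twoheadrightarrow K^s\omega_1$. If $W_j^{[0]}\twoheadrightarrow\omega_j$ with $1\le j\le L$, then $W_j^{[0]}\theta^{[1]}\twoheadrightarrow\omega_j(K\theta_0)\twoheadrightarrow K^{g-4}\theta_j$ by (10), so $\hat\Theta_j\twoheadrightarrow\theta_j$ and, by (8), $W_{j+1}^{[s]}\twoheadrightarrow K^s\omega_{j+1}$. By induction on $j$,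
$$\theta^{[s]}\twoheadrightarrow K^s\theta_0\ (0\le s\le k),\qquad W_j^{[s]}\twoheadrightarrow K^s\omega_j\quad(1\le j\le L+1,\ 0\le s\le g-1).\tag{13}$$
In particular $W_{L+1}^{[0]}\twoheadrightarrow\delta$ and $V\twoheadrightarrow K^k\delta$.

## 9. Residue, table, and division

In Steps 5 and 6 the combinations of Section 8 are taken at $x=\Lambda$.

**Step 5: the residue of $n$ modulo $m$.** For $n\ge3$ we show
$$\mathsf N_n\mu\twoheadrightarrow K^j\theta_0\quad\text{with }0\le j\le k,\ j\equiv3-n\pmod m.\tag{14}$$
Since $\mu\twoheadrightarrow K^k(Ta)$, (7) gives $\mathsf N_n\mu\twoheadrightarrow(Ta)^{(n)}(Kc)$. Since $TaX\to Xa$, this reduces to $Kc\,a\cdots a$ with $n$ copies of $a$. Now $Kca\to c$, and $(ca)a\twoheadrightarrow\theta_0$ by (6), because $a=K^{k+1}\theta_0$. So after three copies we have $K^0\theta_0$. From here the counter of Section 1 runs: $(K^j\theta_0)a\to K^{j-1}\theta_0$ for $j\ge1$, and $\theta_0a=T\rho_0a\to a\rho_0\to K^k\theta_0$. Each of the remaining $n-3$ copies lowers $j$ by $1$ modulo $k+1=m$.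

**Step 6: table look-up.** We now turn the residue into the right word. For $0\le j\le k$,
$$(K^j\theta_0)A_0\cdots A_k\twoheadrightarrow\theta_0A_jA_{j+1}\cdots A_k\to A_j\,\rho_0\,A_{j+1}\cdots A_k,$$
where $A_j$ has $1+(k-j)=k+1-j$ arguments, and likewise for the $A'_j$. The superscripts in the definition of $A_j$, $A_j'$ make up for this varying number. Let $z=\mathsf N_n$ with $n\ge3$, and $r=n\bmod m$. The index $j$ in (14) satisfies $r(j)\equiv3-j\equiv n$, so $r(j)=r$. Hence by (13):
$$R\twoheadrightarrow K\delta\quad\text{if }r\notin H,\tag{15}$$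
$$R\twoheadrightarrow K^3\theta_0\quad\text{if }r\in H,\tag{16}$$
$$\sigma\twoheadrightarrow K^k\omega_{\ell(r)}.\tag{17}$$
For (15), $(k+2-j)-(k+1-j)=1$. For (16), $j=k+4-r$, so $k+1-j=r-3$ of the $r$ letters $K$ are used up. For (17), $(2k+1-j)-(k+1-j)=k$.

**Example.** In the example of Section 5, $k=209$. For $n=10$ we have $j\equiv-7$, so $j=203$ and $A_{203}=W_{L+1}^{[8]}$ gets $7$ arguments, leaving $K\delta$; also $A'_{203}=W^{[216]}_{\ell(10)}$ leaves $K^{209}\omega_{\ell(10)}$. For the halting code $n=7$ we have $j=206$ and $A_{206}=\theta^{[7]}$ gets $4$ arguments, leaving $K^3\theta_0$.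

**Step 7: division by $m$.** We count copies of $\kappa=K^kc$. For $i\ge0$, by (7) with $v=c$,
$$(c^{(i)}(K^sc))\kappa\twoheadrightarrow c^{(i)}(K^{s-1}c)\quad(s\ge1),\qquad(c^{(i)}c)\kappa\twoheadrightarrow c^{(i)}(c\kappa)=c^{(i+1)}(K^kc).\tag{18}$$
So $k+1=m$ successive applications to $\kappa$ take $c^{(i)}c$ to $c^{(i+1)}(K^kc)$ and then, in $k$ further applications, to $c^{(i+1)}c$. And $k-1$ successive applications take $c^{(i)}c$ to $c^{(i+1)}(K^kc)$ and then, in $k-2$ further applications, to $c^{(i+1)}(K^2c)=\mathsf N_{i+1}$.

With the small value $k=5$ one can watch this: $c\kappa$ is $c(K^5c)$, further copies of $\kappa$ give $c(K^4c)$, $c(K^3c)$, $c(K^2c)$, $c(Kc)$, and the sixth copy of $\kappa$ gives $cc$. Every block of six copies adds one $c$.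

## 10. The word $D$ and the loop

**Step 8: $D$ performs one step of the machine.** Let $n\ge3$ and $r=n\bmod m$. Then
$$D\mathsf N_n\twoheadrightarrow\mathsf N_{n'+1},\quad n'=a_rn/m,\qquad\text{if }r\notin H\text{ and }m\mid a_rn,\tag{19}$$
$$D\mathsf N_n\twoheadrightarrow K\theta_0\qquad\text{if }r\in H.\tag{20}$$
To see this, use the rule of $F$, then (6) with $\Lambda_1\twoheadrightarrow K^{k+1}(Ta)$:
$$D\mathsf N_n=F\Lambda\mathsf N_n\to\mathsf N_n\,\Lambda_1\,R\,G\twoheadrightarrow Ta\,R\,G\to R\,a\,G .$$

If $r\in H$, then by (16) this is $(K^3\theta_0)\,a\,G\twoheadrightarrow K\theta_0$.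

If $r\notin H$, then by (15) it is $K\delta\,a\,G\to\delta G$, and $G\twoheadrightarrow\delta^{(k-2)}((\mathsf N_n\sigma)V)$, so we have $\delta^{(k-1)}((\mathsf N_n\sigma)V)$. Write $\omega=\omega_{\ell(r)}$, the adder of $a_r$. *Multiplication* by $a_r$ is repeated addition: by (17), (7) and then (12) applied $n$ times from the inside,
$$\mathsf N_n\sigma\twoheadrightarrow\omega^{(n)}(Kc)=\omega^{(n)}\mathsf N_0'\twoheadrightarrow\mathsf N'_{a_rn}.$$
Since $V\twoheadrightarrow K^k\delta$, (7) gives $\mathsf N'_{a_rn}V\twoheadrightarrow\delta^{(a_rn)}c$. Altogether we have $\delta^{(a_rn+k-1)}c$. Since $\delta X=T\kappa X\to X\kappa$, this reduces to $c$ followed by $a_rn+k-1=mn'+k-1$ copies of $\kappa$. By Step 7 the first $mn'$ copies give $c^{(n')}c$, and the remaining $k-1$ copies give $\mathsf N_{n'+1}$.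

In our example, $\mathsf N_{10}$ becomes $\mathsf N'_{1050}$, and then $1050+208$ copies of $\kappa$ give $\mathsf N_6$, as it should be for $n'=5$.

**Step 9: what $D$ does to itself.** The letter $c$ will run the loop, and it leaves behind copies of $D$ and of $Y_3(D)$. For the clean-up we need
$$Y_3(D)\twoheadrightarrow K^{k-1}\theta_0.\tag{21}$$
We have $DD=F\Lambda D\to D\,\Lambda_1\,R\,G$, where $R,G$ are now taken with $z=D$; they will be dropped. Also, with $R',G'$ taken at $z=\Lambda_1$,
$$D\Lambda_1=F\Lambda\Lambda_1\to\Lambda_1\,\Lambda_1\,R'\,G'\twoheadrightarrow K^{k-2}(Ta),$$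
since $\Lambda_1\twoheadrightarrow K^{k+1}(Ta)$ drops three arguments. So $DD\twoheadrightarrow K^{k-2}(Ta)\,R\,G\twoheadrightarrow K^{k-4}(Ta)$. Hence $\tau=(DD)\langle D\rangle^{k-4}\twoheadrightarrow Ta$, and by (9) $Y_3(D)=\tau\tau D\twoheadrightarrow(Ta)(Ta)D\twoheadrightarrow(K^k\theta_0)D\to K^{k-1}\theta_0$.

**Step 10: the loop and its debris.** Let $\vec b_n$ be the list of $k-1$ arguments $Y_3(D),Y_4(D),\dots,Y_k(D),(\mathsf N_nD)$. The rule of $c$ gives
$$\mathsf N_{n+1}D=c\,\mathsf N_n\,D\to D\,\mathsf N_n\,D\,\vec b_n.\tag{22}$$
If $D\mathsf N_n\twoheadrightarrow\mathsf N_{n'+1}$, the result is $\mathsf N_{n'+1}D\,\vec b_n$, and the same thing can start over; this is why (19) produces $n'+1$ and not $n'$. The debris can be swallowed by $\theta_0$: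
$$\theta_0\,\vec b_n\twoheadrightarrow\theta_0.\tag{23}$$
Indeed $\theta_0\vec b_n=T\rho_0\,Y_3(D)\cdots\to Y_3(D)\,\rho_0\,Y_4(D)\cdots Y_k(D)\,(\mathsf N_nD)$, where $Y_3(D)\twoheadrightarrow K^{k-1}\theta_0$ has exactly $1+(k-3)+1=k-1$ arguments.

## 11. Halting, head reduction, and the end of the proof of Theorem A

For a code $n_0$ put $M_{n_0}=\mathsf N_{n_0+1}D\in\mathcal C_0^\bullet$. Let $n_0,n_1,\dots$ be the codes of the computation that starts from the configuration coded by $n_0$. All of them are $\ge5$. For a non-halting code $n_j$, (3) says $n_{j+1}=a_rn_j/m$ with $r=n_j\bmod m\notin H$, so (19) gives $D\mathsf N_{n_j}\twoheadrightarrow\mathsf N_{n_{j+1}+1}$. For a halting code $n_j$ we have $r\in H$, and (20) applies.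

**Step 11: if the machine halts, $M_{n_0}=_\beta N_0$.** Let it halt at $n_t$. Using (22) and (19) alternately, and then (22) and (20),
$$M_{n_0}\twoheadrightarrow\mathsf N_{n_t+1}D\,\vec b_{n_{t-1}}\cdots\vec b_{n_0}\twoheadrightarrow K\theta_0\,D\,\vec b_{n_t}\cdots\vec b_{n_0}\to\theta_0\,\vec b_{n_t}\cdots\vec b_{n_0}.$$
By (23), applied $t+1$ times, this reduces to $\theta_0=N_0$.

For the other direction recall head reduction. Every $\lambda$-term is either of the form $\lambda\vec x.yS_1\cdots S_r$, called a *head normal form* (hnf), or of the form $\lambda\vec x.(\lambda y.P)QS_1\cdots S_r$. In the second case the *head step* contracts $(\lambda y.P)Q$. The *head reduction* of $X$ repeats head steps as long as possible; let $|X|_{\mathrm h}\in\mathbb N\cup\{\infty\}$ be its length. The textbook facts are that a term has a hnf iff its head reduction is finite, and that a closed term is solvable iff it has a hnf (Wadsworth; Barendregt, *The Lambda Calculus*, 1984, Thms 8.3.11 and 8.3.14). For instance, $(\lambda x.xx)(\lambda x.xx)$ head-reduces to itself, so it is unsolvable.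

If the machine does not halt, we have an infinite reduction of $M_{n_0}$ in which infinitely many steps are head steps, but others are not. So we need to know that the steps in between cannot make the head reduction longer.

**Lemma.** If $X\twoheadrightarrow_\beta X'$, then $|X'|_{\mathrm h}\le|X|_{\mathrm h}$.

**Proof.** Recall parallel reduction $\Rightarrow$: it is reflexive, compatible with abstraction and application, and satisfies $(\lambda y.P)Q\Rightarrow P'[y{:=}Q']$ whenever $P\Rightarrow P'$ and $Q\Rightarrow Q'$. Every $\beta$-step is a parallel step, so $X\twoheadrightarrow X'$ is a finite sequence of parallel steps. Parallel reduction is closed under substitution: $P\Rightarrow P'$ and $Q\Rightarrow Q'$ imply $P[y{:=}Q]\Rightarrow P'[y{:=}Q']$. It therefore suffices to treat one step $X\Rightarrow X'$, with $|X|_{\mathrm h}<\infty$, by induction on $|X|_{\mathrm h}$.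

If $X=\lambda\vec x.y\vec S$ is a hnf, then $X'=\lambda\vec x.y\vec S'$ is a hnf, and both lengths are $0$. Otherwise $X=\lambda\vec x.(\lambda y.P)Q\vec S$. Let $X_1=\lambda\vec x.P[y{:=}Q]\vec S$ be its head contractum, so $|X_1|_{\mathrm h}=|X|_{\mathrm h}-1$. The step $X\Rightarrow X'$ reduces the parts, $P\Rightarrow P'$, $Q\Rightarrow Q'$, $\vec S\Rightarrow\vec S'$, and either keeps the head redex or contracts it.

* It keeps it: $X'=\lambda\vec x.(\lambda y.P')Q'\vec S'$. The head contractum $X_1'=\lambda\vec x.P'[y{:=}Q']\vec S'$ satisfies $X_1\Rightarrow X_1'$. By induction, $|X'|_{\mathrm h}=1+|X_1'|_{\mathrm h}\le1+|X_1|_{\mathrm h}=|X|_{\mathrm h}$.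
* It contracts it: $X'=\lambda\vec x.P'[y{:=}Q']\vec S'$. Then $X_1\Rightarrow X'$, and by induction $|X'|_{\mathrm h}\le|X_1|_{\mathrm h}<|X|_{\mathrm h}$. $\square$

**Step 12: if the machine does not halt, $M_{n_0}$ is unsolvable.** Put $X_j=\mathsf N_{n_j+1}D\,\vec b_{n_{j-1}}\cdots\vec b_{n_0}$, so $X_0=M_{n_0}$. For every $j$, the term $X_j$ is literally $c\,\mathsf N_{n_j}D\,\vec b_{n_{j-1}}\cdots\vec b_{n_0}$, and two head $\beta$-steps (the rule of $c$) lead to $D\,\mathsf N_{n_j}D\,\vec b_{n_j}\cdots\vec b_{n_0}$. By (19) this reduces to $X_{j+1}$. So by the Lemma, $|X_{j+1}|_{\mathrm h}\le|X_j|_{\mathrm h}-2$ whenever $|X_j|_{\mathrm h}<\infty$. If $|X_0|_{\mathrm h}$ were finite, all $|X_j|_{\mathrm h}$ would be finite and strictly decreasing, which is impossible. Hence the head reduction of $M_{n_0}$ is infinite, so $M_{n_0}$ has no hnf and is unsolvable.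

**Step 13: relations that respect solvability.** The term $N_0=T\rho_0=_\beta\lambda y.y\rho_0$ has a hnf, so it is solvable. Let $\simeq$ contain $=_\beta$ and never relate a solvable to an unsolvable term. If the machine halts from $n_0$, then $M_{n_0}=_\beta N_0$ by Step 11, so $M_{n_0}\simeq N_0$, and $M_{n_0}$ is solvable. If it does not halt, then $M_{n_0}$ is unsolvable by Step 12, so $M_{n_0}\not\simeq N_0$. Therefore
$$M_{n_0}\simeq N_0\iff M_{n_0}\text{ is solvable}\iff\text{the machine halts from }n_0.$$
The map $n_0\mapsto M_{n_0}$ is computable, and the set of codes from which the machine halts is not recursive. So neither $\{M\in\mathcal C_0^\bullet:M\simeq N_0\}$ nor the set of solvable members of $\mathcal C_0^\bullet$ is recursive.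

**Step 14: the case of $=_{\beta\eta}$.** If the machine halts, then $M_{n_0}=_\beta N_0$, hence $M_{n_0}=_{\beta\eta}N_0$. Conversely suppose $M_{n_0}=_{\beta\eta}N_0$. Put $U=\lambda x.K$. Then
$$M_{n_0}U=_{\beta\eta}N_0U=T\rho_0U=_\beta U\rho_0=_\beta K .$$
The term $K$ is $\beta\eta$-normal, so by the Church–Rosser theorem for $\beta\eta$, $M_{n_0}U$ reduces to it and thus has a $\beta\eta$-normal form. Hence it has a $\beta$-normal form (Barendregt, Cor. 15.1.5). A $\beta$-normal form is a hnf, so the closed term $M_{n_0}U$ is solvable: $M_{n_0}U\vec P=_\beta\lambda x.x$ for some $\vec P$. This says that $M_{n_0}$ is solvable, with arguments $U,\vec P$. By Step 12 the machine halts. So $M_{n_0}=_{\beta\eta}N_0$ iff the machine halts from $n_0$, and $\{M\in\mathcal C_0^\bullet:M=_{\beta\eta}N_0\}$ is not recursive. This proves Theorem A. $\blacksquare$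

Since every member of $\mathcal C_0$ is proper of order less than $3$, a decision procedure for the word problem of all proper combinators of orders less than $3$ would decide whether $M_{n_0}=_{\beta\eta}N_0$ for every code $n_0$. So that word problem is undecidable, and by Theorem B the bound $3$ cannot be lowered.
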